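# Reversing a needle in a star-shaped set: stars whose arms beat the parabola

## 1. Needles, stars, and the number $\frac{5-2\sqrt2}{24}\pi$

**Definition (K-set).** A plane set $S$ is a *K-set* if a segment of length $1$ lying in $S$ can be moved continuously, staying inside $S$ at all times, so that it returns to its original position with its two endpoints interchanged.

The closed disc of diameter $1$ is a K-set: rotate a diameter about the center by the angle $\pi$. Its area is $\pi/4\approx0.785$.

**Definition (star-shaped).** A set $S$ is *star-shaped* if it contains a point $O$ such that for every $P\in S$ the segment $OP$ lies in $S$.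

We always put $O=0$ and use the *radial function* $\rho(\psi)=\sup\{r\ge 0: re^{i\psi}\in S\}$. For instance, every continuous positive $2\pi$-periodic function $\rho$ gives a star-shaped set $\{re^{i\psi}:0\le r\le\rho(\psi)\}$, of area $\frac12\int_0^{2\pi}\rho^2$. An annulus is not star-shaped: for any candidate $O$ in it, the segment from $O$ to $-O$ (center at the origin) crosses the hole.

Let
$$K_s=\inf\{\text{Area}(S): S\text{ a star-shaped K-set}\}.$$
Without the star condition the infimum of the areas of K-sets is $0$ (Besicovitch), and it is still $0$ for simply connected K-sets (F. Cunningham). For star-shaped K-sets F. Cunningham proved $K_s\ge\pi/108$, and there are star-shaped K-sets whose areas tend to $\frac{5-2\sqrt2}{24}\pi\approx0.284$. So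
$$\frac{\pi}{108}\le K_s\le\frac{5-2\sqrt2}{24}\,\pi, \tag{1}$$
and the conjecture we study says that the upper bound in (1) is the value of $K_s$.

What can be done by hand? Suppose the needle passes through $O$ at all times. Since the motion reverses it, it takes every direction $x$ modulo $\pi$; in direction $x$ it reaches from $O$ to distances $\alpha$ and $1-\alpha$ on the two sides, so $\rho(x)+\rho(x+\pi)\ge1$. Hence
$$\text{Area}(S)=\tfrac12\int_0^{\pi}\big(\rho(x)^2+\rho(x+\pi)^2\big)dx\ge\tfrac12\int_0^\pi\tfrac12\,dx=\tfrac\pi4,$$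
no better than the disc. To save area the needle must slide off the center while it turns. The easy special case with which we begin is a star with many thin arms of parabolic shape, where a suitable slide gives exactly the upper bound in (1).

## 2. From many thin arms to one profile

Take $n$ odd and large, put $\omega=\pi/(2n)$, and measure angles in units of $\omega$: $\psi=\varphi\omega$. Let the star have arms centered at $\varphi\in4\mathbb Z$ and gaps centered at $\varphi\in 4\mathbb Z+2$. The direction opposite to the arm $\varphi=0$ is $\varphi=2n\equiv2\pmod 4$, the middle of a gap. So when one end (the head) fills an arm, the other end (the tail) points into a gap. Turn the needle by $-2\omega$: now the head points to $-2$, a gap, and the tail to $2n-2\equiv0$, an arm. That is the basic move, and we shall iterate it.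

Near one arm use the coordinates $y$ (distance from $O$) and $x=\varphi y$ (transverse distance in units of $\omega$), and describe the arm by $|x|\le F(y)$. Let the needle have direction $-\tau\omega$ and perpendicular offset $P\omega$ from $O$. Its point at distance $s$ from the foot of the perpendicular has $\varphi\approx P/s-\tau$, that is, $x\approx P-\tau s$: a straight line. For the tail, after a reflection, we shall find $x\approx P-(2-\tau)s$. So the whole motion is encoded by two lines with slopes $\tau$, $2-\tau$ and the same intercept $P$, which must stay in one profile. The lemma makes this exact.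

**Lemma 1.** Let $0<v<1$ and $\ell>1$. Let $F:[v,1]\to[0,\infty)$ be continuous with $F(1)=0$, $F(v)=2v$ and $F(y)/y$ strictly decreasing. Suppose there are continuous $P:[0,1]\to[0,1]$ and $a,b:[0,1]\to(0,1]$ with $P(0)=0$, $a(0)=1$, $a+b\equiv\ell$, $a(1)=b(1)$, such that for all $\tau\in[0,1]$
$$|P(\tau)-\tau s|\le F(s)\quad\text{for } v\le s\le a(\tau), \tag{2}$$
$$|P(\tau)-(2-\tau)s|\le F(s)\quad\text{for } v\le s\le b(\tau). \tag{3}$$
Then $K_s\le\pi A/\ell^2$, where $A=v^2+\int_v^1F(y)\,dy$.

*Proof.*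

**Step 1: turn the profile into a radial function.** The function $F(y)/y$ decreases continuously and strictly from $2$ at $y=v$ to $0$ at $y=1$. For $0\le\varphi\le2$ let $\rho(\varphi)\in[v,1]$ be the unique solution $y$ of $F(y)=\varphi y$. Then $\rho$ is continuous, $\rho(0)=1$, $\rho(2)=v$. Extend $\rho$ to an even, $4$-periodic continuous function on $\mathbb R$; it satisfies $\rho\ge v$. For $s\in[v,1]$ and $|\varphi|\le2$, monotonicity gives
$$\rho(\varphi)\ge s\iff|\varphi|\,s\le F(s).$$
Divide (2) by $s$: for $v\le s\le a(\tau)$ we have $|P/s-\tau|\le F(s)/s\le 2$, so $\rho(P/s-\tau)\ge s$. For $s\le v$ this holds because $\rho\ge v$. The same argument works for (3). Hence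
$$\rho\big(\tfrac Ps-\tau\big)\ge s\ \ (0<s\le a(\tau)),\qquad \rho\big(\tfrac Ps-(2-\tau)\big)\ge s\ \ (0<s\le b(\tau)). \tag{4}$$
Extend to $\tau\in[1,2]$ by $P(\tau)=P(2-\tau)$, $a(\tau)=b(2-\tau)$, $b(\tau)=a(2-\tau)$. The extensions are continuous because $a(1)=b(1)$. The substitution $\tau\mapsto2-\tau$ exchanges the two halves of (4), so (4) holds for all $\tau\in[0,2]$.

**Step 2: compute the mean of $\rho^2$.** With $x=\varphi y$ we have $dx\,dy=y\,d\varphi\,dy$, so the region $\{0\le\varphi\le2,\ 0\le y\le\rho(\varphi)\}$ has area $\frac12\int_0^2\rho^2\,d\varphi$ in the $(x,y)$-plane. At height $y\le v$ its slice is $0\le x\le2y$; at height $y\in[v,1]$ it is $0\le x\le F(y)$. So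
$$\tfrac12\int_0^2\rho^2\,d\varphi=\int_0^v2y\,dy+\int_v^1F\,dy=A .$$
Since $\rho$ is even, the mean of $\rho^2$ over a period is $\frac14\int_{-2}^2\rho^2=A$.

**Step 3: build a star with a little room to spare.** For $\varepsilon>0$ let $\rho^\varepsilon(\varphi)=(1+\varepsilon)\max_{|\varphi'-\varphi|\le\varepsilon}\rho(\varphi')$. It is continuous and $4$-periodic, and $\rho^\varepsilon\to\rho$ uniformly as $\varepsilon\to0$. For odd $n$ and $\omega=\pi/(2n)$ let
$$S=\{re^{i\psi}:0\le r\le\rho^\varepsilon(\psi/\omega)\}.$$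
Since $2\pi=4n\omega$, this is well defined. It is star-shaped about $0$ and invariant under rotation by $4\omega=2\pi/n$. Its area is $\frac12\cdot2\pi$ times the mean of $(\rho^\varepsilon)^2$; this does not depend on $n$ and tends to $\pi A$ as $\varepsilon\to0$.

**Step 4: show that the needle stays in the star.** For $\tau\in[0,2]$ let
$$\Sigma_\tau=\{q(s)=e^{-i\tau\omega}\big(s+iP(\tau)\omega\big):-b(\tau)\le s\le a(\tau)\},$$
a segment of length $a+b=\ell$ depending continuously on $\tau$. We claim that for fixed $\varepsilon$ and all large odd $n$, $\Sigma_\tau\subset S$ for every $\tau$.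

Points with $|q(s)|\le v$ lie in $S$, because $\rho^\varepsilon\ge v$. Let $|q(s)|>v$ and $\omega\le v/2$. As $P\le1$, $s^2>v^2-\omega^2\ge\frac34v^2$, so $|s|\ge v/2$. Using $\sqrt{1+x}\le1+x/2$ and $|\arctan x-x|\le x^3/3$ for $x\ge0$,
$$|q(s)|\le|s|\Big(1+\frac{P^2\omega^2}{2s^2}\Big)\le|s|\Big(1+\frac{2\omega^2}{v^2}\Big),\qquad \Big|\frac1\omega\arctan\frac{P\omega}{|s|}-\frac P{|s|}\Big|\le\frac{P^3\omega^2}{3|s|^3}\le\frac{8\omega^2}{3v^3}.$$
For $n$ large, $2\omega^2/v^2\le\varepsilon$ and $8\omega^2/(3v^3)\le\varepsilon$.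

If $s>0$, the polar angle of $q(s)$ divided by $\omega$ is $-\tau+\frac1\omega\arctan\frac{P\omega}s$, within $\varepsilon$ of $\frac Ps-\tau$. By (4), $\rho^\varepsilon$ there is at least $(1+\varepsilon)\rho(\frac Ps-\tau)\ge(1+\varepsilon)s\ge|q(s)|$, so $q(s)\in S$.

If $s=-s'<0$, the polar angle divided by $\omega$ is $2n-\tau-\frac1\omega\arctan\frac{P\omega}{s'}$, within $\varepsilon$ of $2n-\tau-\frac P{s'}$. Since $n$ is odd, $2n\equiv2\pmod4$; and $\rho$ is even. So $\rho(2n-\tau-\frac P{s'})=\rho\big(\frac P{s'}-(2-\tau)\big)\ge s'$ by (4), and we conclude as before.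

**Step 5: iterate the move to reverse the needle.** At $\tau=0$ we have $P=0$, $a=1$, $b=\ell-1$: the endpoint $Q_1$ is at $1$ and the endpoint $Q_2$ at $-(\ell-1)$. At $\tau=2$ we have $P=0$, $a=\ell-1$, $b=1$, and $e^{-2i\omega}=e^{-i\pi/n}$: now $Q_1$ is at $(\ell-1)e^{-i\pi/n}$ and $Q_2$ at $-e^{-i\pi/n}=e^{i(\pi-\pi/n)}$. Let $R$ be the rotation by $\pi-\frac\pi n=\frac{n-1}2\cdot\frac{2\pi}n$. It maps $1$ to $e^{i(\pi-\pi/n)}$ and $-(\ell-1)$ to $(\ell-1)e^{-i\pi/n}$. So the final position is the $R$-image of the initial one with endpoints interchanged, and $R$ is a symmetry of $S$. Perform $n$ such moves, the $k$-th one along $R^{k-1}\Sigma_\tau$. The total displacement is $R^n$, the rotation by $(n-1)\pi$, which is the identity since $n$ is odd. The endpoints have been interchanged $n$ times, an odd number. So $S$ reverses a segment of length $\ell$.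

Scaling by $1/\ell$ gives star-shaped K-sets, and letting $\varepsilon\to0$ their areas tend to $\pi A/\ell^2$. $\square$

## 3. Parabolic arms

Throughout let $\kappa=\sqrt2-1\approx0.4142$. We use
$$\kappa^2=1-2\kappa,\qquad 1+\kappa=\sqrt2,\qquad \kappa^2=3-2\sqrt2,\quad \kappa^3=5\sqrt2-7,\quad \kappa^4=17-12\sqrt2 .$$

**Proposition 2.** The profile $F(y)=\frac12(1-y)^2$ gives $K_s\le\frac{5-2\sqrt2}{24}\pi$.

Measure from the tip of the arm: $s=y=1-z$. The profile is $F=z^2/2$. The condition $F(v)=2v$ reads $(1-v)^2=4v$, so $v=3-2\sqrt2=\kappa^2$, and $y\in[v,1]$ corresponds to $z\in[0,2\kappa]$. Let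
$$P(\tau)=\tau-\tfrac{\tau^2}2,\qquad \ell=2-2\kappa=1+\kappa^2,\qquad a=1-\kappa\tau,\quad b=1-\kappa(2-\tau).$$

For the general case later, let us rewrite (2) and (3) once and for all, for a profile and a motion of the form
$$F=\tfrac{z^2}2-g(z)+t(z),\qquad P=\tau-\tfrac{\tau^2}2+e(\tau),\qquad a=1-z_u,\quad b=1-z_l .$$
Let $\theta=\tau$ in (2) and $\theta=2-\tau$ in (3). The polynomial $\tau-\frac{\tau^2}2$ is invariant under $\tau\mapsto2-\tau$, so it equals $\theta-\frac{\theta^2}2$ in both cases, and $P-\theta s=P-\theta+\theta z=\theta z-\frac{\theta^2}2+e$. The inequality $P-\theta s\le F$ (right edge of the arm) and the inequality $P-\theta s\ge-F$ (left edge) become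
$$\tfrac12(z-\theta)^2-e-g(z)+t(z)\ge0, \tag{5}$$
$$\Phi_\theta(z):=\tfrac{z^2}2+\theta z-\tfrac{\theta^2}2+e-g(z)+t(z)\ge0. \tag{6}$$
Both must hold for $\theta=\tau$, $z\in[z_u,2\kappa]$ and for $\theta=2-\tau$, $z\in[z_l,2\kappa]$.

*Proof of Proposition 2.* Here $g=t=e=0$, $z_u=\kappa\tau$, $z_l=\kappa(2-\tau)$. Inequality (5) is a square: the lines $x=\theta z-\frac{\theta^2}2$ are the tangents of the parabola $x=\frac{z^2}2$. The function $\Phi_\theta$ is increasing in $z$, and
$$\tfrac12(\kappa\theta)^2+\theta\cdot\kappa\theta-\tfrac12\theta^2=\tfrac{\theta^2}2(\kappa^2+2\kappa-1)=0, \tag{7}$$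
so (6) holds for $z\ge\kappa\theta$, which is exactly the required range in both cases. The other hypotheses of Lemma 1: $P$ has values in $[0,\frac12]$, $P(0)=0$, $a(0)=1$, $a(1)=b(1)=1-\kappa$, $a+b=2-2\kappa=\ell$, and $z_u,z_l\in[0,2\kappa]$, so $a,b\in[\kappa^2,1]$. Also $F$ is nonnegative and strictly decreasing in $y$, so $F(y)/y$ is strictly decreasing. The area constant is
$$A_0=\kappa^4+\int_0^{2\kappa}\frac{z^2}2dz=\kappa^4+\tfrac43\kappa^3=\frac{23-16\sqrt2}3,$$
and $\ell^2=24-16\sqrt2=8(3-2\sqrt2)$, so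
$$\frac{A_0}{\ell^2}=\frac{23-16\sqrt2}{24(3-2\sqrt2)}=\frac{(23-16\sqrt2)(3+2\sqrt2)}{24}=\frac{5-2\sqrt2}{24}. \tag{8}$$
$\square$

## 4. Tight contacts and slack in the parabolic star

What changes if the arms are not parabolic? Equality holds everywhere one could wish in the proof above, so it is tempting to believe that nothing can be gained. The following theorem says otherwise, so the conjecture is false.

**Theorem 1.** $\displaystyle K_s\le\Big(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\Big)\pi.$

Let us list the contacts of the needle with the edges of the parabolic arm.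

* Right edge, (5): equality exactly when $z=\theta$. Since $2-\tau\ge1>2\kappa$, this happens only for $\theta=\tau$, $z=\tau$, and only for $\tau\le2\kappa\approx0.828$.
* Left edge, (6): equality exactly at the two ends of the needle, $z=\kappa\tau$ (head) and $z=\kappa(2-\tau)$ (tail), for every $\tau\in[0,1]$.

The first thing to try is to keep $v=\kappa^2$ and $\ell=2-2\kappa$, shave something off the parabola, and adapt the motion. This cannot work within Lemma 1.

**Observation 3.** Let $v=\kappa^2$, $\ell=2-2\kappa$, and suppose $F\le z^2/2$ satisfies the hypotheses of Lemma 1 with some $P,a,b$. Then $F=z^2/2$.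

*Proof.* Write $F=\frac{z^2}2-g$ with $g\ge0$, $t=0$, and define $e,z_u,z_l$ by $P=\tau-\frac{\tau^2}2+e$, $a=1-z_u$, $b=1-z_l$. Since $a,b\le1$ and $a+b=\ell$, we have $z_u,z_l\ge0$ and $z_u+z_l=2\kappa$, so both lie in $[0,2\kappa]$. At $z=0$ and $z=2\kappa$ the hypotheses force $g=0$. Suppose $g(z_0)>0$ with $0<z_0<2\kappa$, and look at the time $\tau=z_0$.

If $z_u\le\tau$, then (5) with $\theta=z=\tau$ gives $-e\ge g(z_0)>0$: the needle must be shifted left. Then (6) at $z=z_u$ gives $\frac{z_u^2}2+\tau z_u-\frac{\tau^2}2\ge-e+g(z_u)>0$, so $z_u>\kappa\tau$ by (7). In the same way $z_l>\kappa(2-\tau)$. The sum exceeds $2\kappa$, a contradiction: both ends must be cut back, and the needle becomes too short.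

If $z_u>\tau$, put $d=z_u-\tau>0$. Then (5) at $\theta=\tau$, $z=z_u$ gives $e\le\frac12d^2$. Let $\theta=2-\tau$ and $m=\theta-z_l=2-\tau-(2\kappa-\tau-d)=\ell+d$. Then (6) at $z=z_l$ gives
$$e\ge\tfrac12\theta^2-\theta z_l-\tfrac12z_l^2=\tfrac12m^2-z_l^2 .$$
So $z_l^2\ge\frac12(m^2-d^2)>\frac12\ell^2=4\kappa^2$, because $\ell^2=8\kappa^2$. This contradicts $z_l\le2\kappa$. $\square$

The first case shows precisely where shaving alone breaks. To get past it we allow the arm to become wider somewhere else, and we look for a place where the exchange is favorable. The favorable place comes from the slack.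

**The slack.** For $\tau\in(2\kappa,1]$ there is no contact with the right edge: the tangency point $z=\tau$ would lie below $z=2\kappa$, inside the core. So for these $\tau$ the needle can be shifted right, by $e(\tau)=\frac12(\tau-2\kappa)^2$; more is impossible in the unmodified arm, by (5) at $z=2\kappa$. The shift frees the left contacts at $z=\kappa\tau$ and $z=\kappa(2-\tau)$, $2\kappa\le\tau\le1$. These fill the interval
$$I=[2\kappa^2,\ 2\kappa-2\kappa^2]=[\kappa-w,\kappa+w],\qquad w=\kappa^3\approx0.0711,$$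
where we used $\kappa-\kappa^3=\kappa(1-\kappa^2)=2\kappa^2$.

**The price.** Over $I$ the left edge may now come in. The arm is symmetric, so the right edge comes in too, and it is touched at $z=\tau$ when $\tau\in I$. For $\tau\in I$ we shift the needle left by some $\delta(\tau)$. Now both ends cross the left edge. We repair the tail by pulling it back by $\eta$. Since the length is fixed, the head is pushed out by $\eta$ toward the tip. At the head end, at $z\approx\kappa\tau$, we widen the arm by some $t$. The widening sits over an interval $J$ near $\kappa I$, shorter than $I$ by the factor $\kappa$.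

**How much of each.** By (7) and $1+\kappa=\sqrt2$, with $\theta=2-\tau$, the left side of (6) for the tail at $z=\kappa\theta+\eta$ is $\sqrt2(2-\tau)\eta+\frac{\eta^2}2-\delta$ (if $g=t=0$ there). To first order we need $\eta=\frac{\delta}{\sqrt2(2-\tau)}$. For the head at $z=\kappa\tau-\eta$ it is $-\sqrt2\tau\eta+\frac{\eta^2}2-\delta+t$, and with this $\eta$ it is nonnegative as soon as $t=\delta+\frac{\tau\delta}{2-\tau}=\frac{2\delta}{2-\tau}$. Replace $2-\tau$ by $2-\kappa$ and $J$ by $\kappa I$: the cost in area is approximately $\frac{2\kappa}{2-\kappa}\int\delta\approx0.52\int\delta$. On the other hand, (5) allows any $g$ with $g(z)\le\delta(\sigma)+\frac12(z-\sigma)^2$ for all $\sigma$. For the parabolic cap $\delta$ chosen below, the best such $g$ has $\int g=\frac34\int\delta$. Since $0.75>0.52$, the exchange pays. The next three sections turn this into a proof.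

## 5. The modified arm and the modified motion

As before $v=\kappa^2$, $\ell=2-2\kappa=4-2\sqrt2=1+v$, $y=s=1-z$, $z\in[0,2\kappa]$.

**Step 1: the shift $\delta$ and the gain $g$.** Let $\delta(\sigma)=\frac14\big(w^2-(\sigma-\kappa)^2\big)$ on $I$ and $\delta=0$ off $I$. With $u=z-\kappa$ let
$$g(z)=\begin{cases}\frac{w^2}4-\frac{u^2}2,&|u|\le\frac w2,\\[2pt] \frac12(w-|u|)^2,&\frac w2\le|u|\le w,\\[2pt] 0,&|u|\ge w.\end{cases}$$
At $|u|=\frac w2$ both formulas give the value $\frac{w^2}8$ and the slope $\mp\frac w2$ for $u=\pm\frac w2$; at $|u|=w$ value and slope vanish. So $g$ is $C^1$, $0\le g\le\frac{w^2}4$, $|g'|\le\frac w2$.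

**Step 2: the pull-back $\eta$ and the widening $t$.** For $\sigma\in[0,2\kappa]$ let
$$\eta(\sigma)=\frac{\delta(\sigma)}{\sqrt2\,(2-\sigma)},\qquad \zeta(\sigma)=\kappa\sigma-\eta(\sigma).$$
The right end of $I$ is $2\kappa(1-\kappa)=2\sqrt2\,\kappa^2=0.485\ldots<\frac12$, so $2-\sigma>\frac32$ on $I$. There $|\delta'|\le\frac w2$, $\delta\le\frac{w^2}4$, $\sqrt2\cdot\frac32>2$ and $\sqrt2\cdot\frac94>3$, so
$$|\eta'|\le\frac{|\delta'|}{\sqrt2(2-\sigma)}+\frac{\delta}{\sqrt2(2-\sigma)^2}\le\frac{w/2}2+\frac{w^2/4}3<0.0183 .$$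
Hence $\zeta'=\kappa-\eta'>0$ on $I$. Since $\eta=0$ at both ends of $I$, $\zeta$ maps $I$ bijectively onto
$$J=[\kappa(\kappa-w),\kappa(\kappa+w)]=[2\kappa^3,\ 2\kappa^2-2\kappa^3],$$
which lies strictly to the left of $I=[2\kappa^2,2\kappa-2\kappa^2]$. Define
$$t(\zeta(\sigma))=\frac{2\delta(\sigma)}{2-\sigma}=2\sqrt2\,\eta(\sigma)\quad(\sigma\in I),\qquad t=0\ \text{ off }J .$$
Then $t\ge0$ is continuous.

**Step 3: the profile satisfies the hypotheses of Lemma 1.** Let $F=\frac{z^2}2-g(z)+t(z)$ on $[0,2\kappa]$. It is continuous. At $z=0$ and $z=2\kappa$ both $g$ and $t$ vanish, so $F=0$ at $z=0$ and $F(v)=2\kappa^2=2v$ at $z=2\kappa$. We check that $F$ is strictly increasing in $z$.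

* On $I$: $F'=z-g'\ge2\kappa^2-\frac w2>0$.
* On $J$: $F'=z+t'$, and $|t'|=\Big|\dfrac{2\sqrt2\,\eta'}{\kappa-\eta'}\Big|\le\dfrac{2.83\cdot0.0183}{0.414-0.0183}<0.132<0.142<2\kappa^3\le z$.
* Elsewhere $F=\frac{z^2}2$.

So $F\ge0$, $F$ is strictly decreasing in $y$, and $F(y)/y$ is strictly decreasing.

**Step 4: the motion.** For $0\le\tau\le1$ let $P(\tau)=\tau-\frac{\tau^2}2+e(\tau)$ with
$$e(\tau)=-\delta(\tau)\ \ (0\le\tau\le2\kappa),\qquad e(\tau)=\tfrac12(\tau-2\kappa)^2\ \ (2\kappa\le\tau\le1),$$
and $a=1-z_u$, $b=1-z_l$ with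
$$z_u=\kappa\tau-\eta(\tau),\quad z_l=\kappa(2-\tau)+\eta(\tau)\quad(\tau\le2\kappa);\qquad z_u=\kappa\tau,\quad z_l=\kappa(2-\tau)\quad(\tau\ge2\kappa).$$
Since $\delta(2\kappa)=\eta(2\kappa)=0$, everything is continuous. We have $P(0)=0$, $a(0)=1$, $a+b=2-2\kappa=\ell$, $a(1)=b(1)=1-\kappa$. Next, $z_u\in J$ if $\tau\in I$ and $z_u=\kappa\tau$ otherwise, so $z_u\in[0,2\kappa]$ and $z_l=2\kappa-z_u\in[0,2\kappa]$; thus $a,b\in[\kappa^2,1]$. Finally $0\le P\le1$: we have $0\le\tau-\frac{\tau^2}2\le\frac12$ and $e\le\frac12\kappa^4$, while $e<0$ only on $I$, where $\tau-\frac{\tau^2}2\ge\frac12\tau\ge\kappa^2>\frac{w^2}4\ge-e$.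

## 6. The needle fits: checking (5) and (6)

By Lemma 1, it remains to prove (5) and (6) for $\theta=\tau$, $z\in[z_u,2\kappa]$ and for $\theta=2-\tau$, $z\in[z_l,2\kappa]$. We use repeatedly
$$g(z)\le\tfrac12(w-|u|)^2\qquad(u=z-\kappa,\ |u|\le w), \tag{9}$$
which is an equality for $|u|\ge\frac w2$; for $|u|\le\frac w2$ the difference is $\frac12(w-|u|)^2-\frac{w^2}4+\frac{u^2}2=\big(\frac w2-|u|\big)^2$.

**Step 1: right edge, $\tau\le2\kappa$, head.** Here $\theta=\tau$ and $-e=\delta(\tau)$. Since $t\ge0$, (5) follows from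
$$\delta(\sigma)+\tfrac12(z-\sigma)^2\ge g(z)\qquad\text{for all }\sigma,z .$$
Put $r=\sigma-\kappa$, $u=z-\kappa$. If $|u|\ge w$, then $g=0$. Let $|u|<w$. If $|r|\ge w$, then $|u-r|\ge w-|u|$, so $\frac12(u-r)^2\ge\frac12(w-|u|)^2\ge g$ by (9). If $|r|<w$, the left side is
$$\tfrac14(w^2-r^2)+\tfrac12(u-r)^2=\tfrac14(r-2u)^2+\tfrac14w^2-\tfrac12u^2 .$$
For $|u|\le\frac w2$ this is at least $\frac14w^2-\frac12u^2=g$. For $|u|\ge\frac w2$, the vertex $r=2u$ of this quadratic in $r$ lies outside $(-w,w)$, on the side of $u$. So on $|r|\le w$ the quadratic is at least its value at $r=w$ (if $u>0$) or $r=-w$ (if $u<0$), which is $\frac12(w-|u|)^2=g$.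

**Step 2: right edge, $\tau\le2\kappa$, tail.** Here $\theta=2-\tau$ and $\theta-z\ge2-2\kappa-2\kappa=2\kappa^2$. So $\frac12(z-\theta)^2\ge2\kappa^4>0.05>\frac{w^2}4\ge g$, while $-e=\delta\ge0$ and $t\ge0$.

**Step 3: right edge, $\tau\ge2\kappa$.** This is where the slack is spent. For $\theta=\tau$,
$$(\tau-z)^2-(\tau-2\kappa)^2=(2\kappa-z)(2\tau-z-2\kappa)\ge(2\kappa-z)^2,$$
since $2\tau\ge4\kappa$ and $z\le2\kappa$. So $\frac12(z-\tau)^2-e\ge\frac12(2\kappa-z)^2$. On $I$ we have $2\kappa-z\ge2\kappa^2$, and the right side is at least $2\kappa^4>\frac{w^2}4\ge g$; off $I$, $g=0$. For $\theta=2-\tau\ge\tau$ we have $\theta-z\ge\tau-z\ge0$ with the same $e$, so the left side of (5) is at least as large.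

**Step 4: left edge, reduction to the ends.** We have $\Phi_\theta(z)=F+\theta z-\frac{\theta^2}2+e$, with $F$ increasing in $z$ and $\theta\ge0$. So $\Phi_\theta$ is increasing, and it suffices to check $z=z_u$ for $\theta=\tau$ and $z=z_l$ for $\theta=2-\tau$.

**Step 5: left edge, $\tau\le2\kappa$, head.** If $\tau\notin I$, then $\eta=\delta=0$ and $z_u=\kappa\tau\le2\kappa^2=\min I$. So $g(z_u)=0$, and by (7) $\Phi_\tau(z_u)=t(z_u)\ge0$. If $\tau\in I$, then $z_u=\zeta(\tau)\in J$, so $g(z_u)=0$ and $t(z_u)=\frac{2\delta}{2-\tau}$. Expanding $\frac12(\kappa\tau-\eta)^2+\tau(\kappa\tau-\eta)-\frac12\tau^2$ with (7) leaves $-(\kappa+1)\tau\eta+\frac{\eta^2}2$, so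
$$\Phi_\tau(z_u)=-\sqrt2\,\tau\eta+\tfrac{\eta^2}2-\delta+t=-\frac{\tau\delta}{2-\tau}-\delta+\frac{2\delta}{2-\tau}+\frac{\eta^2}2=\frac{\eta^2}2\ge0 .$$

**Step 6: left edge, $\tau\le2\kappa$, tail.** Here $z_l=\kappa(2-\tau)+\eta\ge\kappa(2-2\kappa)=\max I$, so $g(z_l)=0$. By (7) with $\theta=2-\tau$,
$$\Phi_{2-\tau}(z_l)=\sqrt2(2-\tau)\eta+\tfrac{\eta^2}2-\delta+t(z_l)=\tfrac{\eta^2}2+t(z_l)\ge0 .$$

**Step 7: left edge, $\tau\ge2\kappa$.** The two ends lie at $z=\kappa\mp\kappa(1-\tau)$, so $|u|=\kappa(1-\tau)\le\kappa(1-2\kappa)=\kappa^3=w$. By (9) and $1-\kappa^2=2\kappa$,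
$$g(z)\le\tfrac12\big(\kappa^3-\kappa(1-\tau)\big)^2=\tfrac12\kappa^2\big(\tau-(1-\kappa^2)\big)^2=\tfrac12\kappa^2(\tau-2\kappa)^2\le e(\tau).$$
At both ends $z=\kappa\theta$, so (7) gives $\Phi_\theta(z)\ge e-g\ge0$.

All hypotheses of Lemma 1 hold.

## 7. Gain against cost

By Lemma 1 and the computation of $A_0$ in Section 3, $K_s\le\pi A/\ell^2$ with
$$A=\kappa^4+\int_0^{2\kappa}F\,dz=A_0+\int t-\int g,\qquad \frac{A_0}{\ell^2}=\frac{5-2\sqrt2}{24}.$$

**Step 1: the gain.** We have
$$\int g=2\Big[\int_0^{w/2}\Big(\frac{w^2}4-\frac{u^2}2\Big)du+\int_{w/2}^w\frac{(w-u)^2}2du\Big]=2\Big[\frac{w^3}8-\frac{w^3}{48}+\frac{w^3}{48}\Big]=\frac{w^3}4 .$$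

**Step 2: the cost.** Substituting $z=\zeta(\sigma)$, $\zeta'=\kappa-\eta'$,
$$\int t=\int_I\frac{2\delta}{2-\sigma}\,\zeta'\,d\sigma=2\kappa\int_I\frac{\delta}{2-\sigma}\,d\sigma-2\sqrt2\int_I\eta\eta'\,d\sigma ,$$
and the last integral is $0$ because $\eta=0$ at both ends of $I$. Let $m=2-\kappa=3-\sqrt2$. Pair $\sigma=\kappa\pm u$: $\delta$ is the same at both points and
$$\frac1{m-u}+\frac1{m+u}=\frac{2m}{m^2-u^2}\le\frac{2m}{m^2-w^2}.$$
Since $\int_I\delta=\frac14\big(2w^3-\frac23w^3\big)=\frac{w^3}3$, half of it on each side of $\kappa$, we get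
$$\int t\le\frac{2\kappa m}{m^2-w^2}\cdot\frac{w^3}3 .$$
Here $2\kappa m=8\sqrt2-10<1.3138$ and $m^2-w^2=11-6\sqrt2-\kappa^6>2.5$. The factor is less than $0.5256$, so $\int t<0.1752\,w^3$.

**Step 3: the balance.** Hence $A<A_0-0.0748\,w^3$. Cubing $\kappa^3=5\sqrt2-7$ gives $w^3=\kappa^9=985\sqrt2-1393$. Since $2\cdot985^2-1393^2=1$, this equals $1/(985\sqrt2+1393)>3.58\cdot10^{-4}$. So $A<A_0-2.67\cdot10^{-5}$. With $\ell^2=24-16\sqrt2<1.373$,
$$K_s\le\frac{\pi A}{\ell^2}<\pi\Big(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\Big).$$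
This proves Theorem 1: the conjectured equality $K_s=\frac{5-2\sqrt2}{24}\pi$ is false. $\square$

## 8. A lower bound from one-sided means: the easy value $\pi/64$

We now go to the other side of (1).

**Theorem 2.** Every measurable star-shaped set containing a unit segment in every direction has area at least $\pi/48$. Hence $K_s\ge\pi/48$, which improves $\pi/108$.

The second sentence follows from the first: when a needle is reversed, its direction angle changes continuously by an odd multiple of $\pi$, so it takes every value modulo $\pi$, and a K-set contains a unit segment in every direction.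

Let $S$ be measurable, star-shaped about $0$, with a unit segment in every direction; we may assume that its area is finite. By Fubini in polar coordinates the radial function $\rho$ is measurable and $|S|=\frac12\int_0^{2\pi}\rho^2$.

**Step 1: what one segment says about $\rho$.** For each direction choose a unit segment in $S$. Let $p\ge0$ be the distance from $0$ to its line. Let $x$ be the angle of a unit vector along the segment, oriented so that, measured from the foot of the perpendicular from $0$, the segment is $\{a-1\le s\le a\}$ with $a\ge\frac12$. This is possible because one of the two orientations gives the midpoint a nonnegative coordinate $a-\frac12$. So from each pair $\{x,x+\pi\}$ one angle $x$ is chosen.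

If $p=0$, then $\rho(x)\ge a\ge\frac12$. If $p>0$, the point of the segment at $s>0$ has distance $\sqrt{s^2+p^2}$ from $0$ and polar angle $x\pm\varphi$ with $\varphi=\arctan\frac ps$, the sign depending on the side of the line, and its distance equals $\frac p{\sin\varphi}$. So for this sign and every $t$ with $t\ge\max(0,a-1)$, $0<t<a$,
$$\rho(x\pm\varphi)\ge\frac p{\sin\varphi}\qquad\text{for }\arctan\tfrac pa\le\varphi\le\arctan\tfrac pt; \tag{10}$$
if $a\le1$, this also holds for $t=0$, with $\arctan\frac pt$ replaced by $\frac\pi2$. Since $\int p^2\sin^{-2}\varphi\,d\varphi=-p^2\cot\varphi$, the integral of $\frac{p^2}{\sin^2\varphi}$ over the range in (10), with $t>0$, is $p^2\big(\frac ap-\frac tp\big)=p(a-t)$. As $\arctan\frac pt\le\frac pt$,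
$$\text{the mean of }\rho(x\pm\cdot)^2\text{ over }\big[0,\arctan\tfrac pt\big]\text{ is at least }t(a-t), \tag{11}$$
and this uses only the lower bound $\frac{p^2}{\sin^2\varphi}$ on the range in (10). The choice $t=\frac a2$ for $a\le2$ gives $\frac{a^2}4$; the choice $t=a-1$ for $a>2$ gives $a-1$.

**Step 2: a covering lemma.** We use two textbook facts. *Lebesgue differentiation*: for integrable $f$ and almost every $x$, the means of $f$ over $[x,x+d]$ and over $[x-d,x]$ tend to $f(x)$ as $d\to0$. *F. Riesz's rising sun lemma*: if $G$ is continuous on $[\alpha,\beta]$, the set of $x\in(\alpha,\beta)$ for which $G(y)>G(x)$ for some $y\in(x,\beta]$ is open, and $G(a_k)\le G(b_k)$ on each of its components $(a_k,b_k)$. For example, for $G(x)=\sin x$ on $[0,2\pi]$ this set is $(0,\frac\pi2)\cup(\frac{3\pi}2,2\pi)$ together with those $x\in(\pi,\frac{3\pi}2]$ from which the end value $0$ at $2\pi$ is higher; in all, $(0,\frac\pi2)\cup(\pi,2\pi)$, and $G(\pi)=G(2\pi)$.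

**Lemma 4.** Let $f\ge0$ be $2\pi$-periodic and integrable over a period, $\mu>0$, and let $B$ be a measurable set modulo $2\pi$ with $f\ge\mu$ on $B$. Suppose that for every direction the chosen $x$ satisfies one of the following: the mean of $f$ over $[x,x+d]$ or over $[x-d,x]$ is at least $\mu$ for some $d\in(0,\frac\pi2]$; or $f(x)\ge\mu$. Then
$$\pi+|B|\le\frac2\mu\int_0^{2\pi}f . \tag{12}$$

*Proof.* Let $0<\lambda<\mu$. Let $T_R$ (resp. $T_L$) be the set of $x$ modulo $2\pi$ for which the mean of $f$ over $[x,x+d]$ (resp. $[x-d,x]$) exceeds $\lambda$ for some $d\in(0,\frac\pi2]$. These sets are open.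

*Size of $T_R$ and $T_L$.* Apply the rising sun lemma to $G(x)=\int_0^xf-\lambda x$ on $[0,2\pi N+2]$. If $x\in(0,2\pi N)$ lies in $T_R$ modulo $2\pi$, then $G(x+d)>G(x)$ for some $d\le\frac\pi2<2$, so $x$ lies in some component $(a_k,b_k)$. There $\lambda(b_k-a_k)\le\int_{a_k}^{b_k}f$. Summing, $\lambda N|T_R|\le\int_0^{2\pi N+2}f\le(N+1)\int_0^{2\pi}f$. Let $N\to\infty$: $|T_R|\le\frac1\lambda\int_0^{2\pi}f$. By reflection the same holds for $T_L$.

*Overlap.* By Lebesgue differentiation, almost every point of $\{f>\lambda\}$ lies in $T_R\cap T_L$. So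
$$|T_R\cup T_L|=|T_R|+|T_L|-|T_R\cap T_L|\le\frac2\lambda\int_0^{2\pi}f-|\{f>\lambda\}|\le\frac2\lambda\int_0^{2\pi}f-|B| .$$

*Every direction is hit.* Let $N_0$ be the null set where Lebesgue differentiation fails. Each chosen $x$ lies in $T=T_R\cup T_L\cup N_0$: in the first alternative because $\mu>\lambda$, and in the second because $f(x)>\lambda$ and either $x\in N_0$ or the small one-sided means exceed $\lambda$. So $T$ meets every pair $\{x,x+\pi\}$. Hence $T\cup(T+\pi)$ is the whole circle, $2|T|\ge2\pi$, and $|T_R\cup T_L|=|T|\ge\pi$. Combine the two bounds and let $\lambda\uparrow\mu$. $\square$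

**Step 3: the easy bound.** Take $f=\rho^2$, $\mu=\frac1{16}$, $B=\emptyset$. If $p>0$, then (11) gives a one-sided mean at least $\frac{a^2}4\ge\frac1{16}$ or $a-1>1$, on an interval of length $\arctan\frac pt<\frac\pi2$. If $p=0$, then $\rho(x)^2\ge\frac14$. So (12) gives $\pi\le32\int_0^{2\pi}\rho^2=64|S|$, that is, $|S|\ge\pi/64$.

What is lost here is the overlap: points with $\rho>\frac14$ are covered from both sides. With $E=\{\rho>\frac14\}$, the choice $B=E$ in Step 3 gives $\pi+|E|\le64|S|$, and we want $|E|$ to be large. The segments themselves force this: if $E$ had one-sided density at least $\frac12$ at every chosen $x$, then (12) with $f=\mathbf 1_E$, $\mu=\frac12$, $B=E$ would give $\pi+|E|\le4|E|$, so $|E|\ge\frac\pi3$ and $|S|\ge\frac1{64}\cdot\frac{4\pi}3=\frac\pi{48}$. The density can fail when the segment is far out. For $a=3$ and small $p$, the angles in (10) fill only $[\arctan\frac p3,\arctan\frac p2]$, and the fraction of $[0,\arctan\frac p2]$ that they cover tends to $\frac13$ as $p\to0$.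 But there $\rho$ is at least $2$, and such directions carry a lot of area. So the remedy is to weight $E$ by $\rho^2$ where $\rho>1$, and to pay for the extra weight with a small part of the area integral.

## 9. Counting the overlap: the bound $\pi/48$

Keep $E=\{\rho>\frac14\}$ and let
$$D=\int_0^{2\pi}(\rho^2-1)_+ .$$

**Step 1: small distances only.** $S$ contains the triangle with apex $0$ on each chosen segment, because it is star-shaped. So $|S|\ge p/2$. If some $p>\frac14$, then $|S|>\frac18>\frac\pi{48}$ and we are done. Assume from now on that all $p\le\frac14$.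

**Step 2: an upper estimate for $|E|$, with a reserve for $D$.** Let $\beta(r)=r-\frac1{24}(r-1)_+$ and $f=\beta(\rho^2)$. The function $\beta$ is increasing, $\beta(r)=r$ for $r\le1$, and $\beta(r)\ge\frac{23}{24}r$ for all $r\ge0$. We apply Lemma 4 with $\mu=\frac1{16}$ and $B=E$; on $E$ we have $f\ge\beta(\frac1{16})=\frac1{16}$. Check the chosen $x$:

* $p>0$, $a\le0.9$. In (11) with $t=\frac a2$ the values used, $\frac{p^2}{\sin^2\varphi}$, are at most $a^2+p^2\le0.81+\frac1{16}<1$. Since $\beta$ is increasing, $f\ge\beta\big(\frac{p^2}{\sin^2\varphi}\big)=\frac{p^2}{\sin^2\varphi}$ there, so the mean of $f$ is at least $\frac{a^2}4\ge\frac1{16}$.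
* $p>0$, $a>0.9$. By (11) some one-sided mean of $\rho^2$ is at least $\frac{a^2}4>0.2025$ (if $a\le2$) or $a-1>1$ (if $a>2$), so the mean of $f$ is at least $\frac{23}{24}\cdot0.2025>\frac1{16}$.
* $p=0$. Then $\rho(x)^2\ge\frac14$, so $f(x)\ge\beta(\frac14)=\frac14>\frac1{16}$.

Since $\int f=\int\rho^2-\frac1{24}D$, (12) gives
$$\pi+|E|\le32\int_0^{2\pi}\rho^2-\tfrac43D . \tag{13}$$

**Step 3: a lower estimate for $|E|$, up to $D$.** Let $h=\mathbf 1_E\max(1,\rho^2)$. Since $\rho>1$ implies membership in $E$, $\int_0^{2\pi}h=|E|+D$. We apply Lemma 4 with $f=h$, $\mu=\frac12$, $B=E$; on $E$, $h\ge1$. If $p=0$, then $\rho(x)\ge\frac12$, so $x\in E$ and $h(x)\ge1$. Let $p>0$ and $R_a=\sqrt{a^2+p^2}$; we show that some one-sided mean of $h$ at $x$ is at least $\frac12$.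

*Case $a\le1.9$.* Let $R_0=\frac14$ if $a\le1$, and $R_0=\max\big(\frac14,\sqrt{(a-1)^2+p^2}\big)$ if $a>1$. Then $p\le\frac14\le R_0$ and $R_0<R_a$. Let $\arcsin\frac p{R_a}\le\varphi<\arcsin\frac p{R_0}$. The point of the line with this $\varphi$ has distance $\frac p{\sin\varphi}\in(R_0,R_a]$ from $0$ and coordinate $s=p\cot\varphi$, with $0<s\le a$. It belongs to the segment: for $a\le1$ because $a-1\le0<s$, and for $a>1$ because $\sqrt{s^2+p^2}>R_0\ge\sqrt{(a-1)^2+p^2}$ forces $s>a-1$. So $\rho(x\pm\varphi)\ge\frac p{\sin\varphi}>R_0\ge\frac14$, and $x\pm\varphi\in E$. In the interval of length $\arcsin\frac p{R_0}\le\frac\pi2$ that starts at $x$ on the proper side, $E$ therefore has density at least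
$$1-\frac{\arcsin(p/R_a)}{\arcsin(p/R_0)}\ge1-\frac{R_0}{R_a},$$
because $\arcsin(\xi)/\xi$ is nondecreasing on $(0,1]$ and $p/R_a\le p/R_0$.

Now $R_0/R_a\le\frac12$. If $R_0=\frac14$, this holds since $R_a\ge a\ge\frac12$. Otherwise $1<a\le1.9$ and $R_0^2=(a-1)^2+p^2$, and the inequality $4R_0^2\le R_a^2$ reads $3a^2-8a+4+3p^2\le0$. The left side is convex in $a$ and $3p^2\le\frac3{16}$. At $a=1$ it is at most $-1+\frac3{16}<0$; at $a=1.9$ it is at most $-0.37+\frac3{16}<0$. So it is negative on $[1,1.9]$. As $h\ge\mathbf 1_E$, the mean of $h$ over this interval is at least $\frac12$.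

*Case $a>1.9$.* Use (11) with $t=a-1$. The points used have distance at least $\sqrt{(a-1)^2+p^2}>0.9$ from $0$, so the corresponding angles lie in $E$, where $h\ge\rho^2$. The mean of $h$ over an interval of length $\arctan\frac p{a-1}<\frac\pi2$ starting at $x$ is at least $(a-1)\cdot1>\frac12$.

So (12) gives $\pi+|E|\le4(|E|+D)$, that is,
$$|E|\ge\frac\pi3-\frac43D . \tag{14}$$

**Step 4: combine.** Insert (14) into (13). The terms $\frac43D$ cancel; this is the reason for the factor $\frac1{24}$ in $\beta$. We get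
$$\tfrac43\pi\le32\int_0^{2\pi}\rho^2=64|S|,\qquad\text{i.e.}\qquad|S|\ge\frac\pi{48}.$$
This proves Theorem 2. $\square$

Together with Theorem 1,
$$\frac\pi{48}\le K_s\le\Big(\frac{5-2\sqrt2}{24}-1.9\cdot10^{-5}\Big)\pi<\frac{5-2\sqrt2}{24}\,\pi ;$$
the exact value of $K_s$ is not determined by these arguments.
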